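\title{Minimal usco maps into spaces of measures and the weak Asplund property of $C(K)$}

\begin{abstract}
Let $\mathcal S$ be the class of Hausdorff spaces $X$ such that every minimal usco map from a Baire space into $X$ is single-valued on a residual set. We prove that a compact space $K$ belongs to $\mathcal S$ if and only if the space $P(K)$ of Radon probability measures on $K$ does, if and only if $(C(K)^*,w^*)$ does. Consequently $C(K)$ is weak Asplund for every compact $K\in\mathcal S$. From a minimal usco map into $P(K)$ the proof builds an auxiliary Baire space of decreasing sequences of closed sets of positive mass, applies the hypothesis on $K$ there, and extracts countably many closed sets, varying with the parameter, that determine the measures.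
\end{abstract}

\section{Introduction}\label{sec:intro}

All vector spaces are real. Let $D$ be an open convex subset of a Banach space $V$. A function $\varphi\colon D\to\mathbb R$ is \emph{G\^ateaux differentiable} at $d\in D$ if there is $v^*\in V^*$ such that $(\varphi(d+th)-\varphi(d))/t\to\langle v^*,h\rangle$ as $t\to0$, for every $h\in V$. The space $V$ is \emph{weak Asplund} if every continuous convex function on an open convex set $D\subset V$ is G\^ateaux differentiable at the points of a dense $G_\delta$ subset of $D$. The real line is weak Asplund, because a convex function on an interval is differentiable off a countable set. For the space $C(K)$ of continuous real functions on a compact Hausdorff space $K$, with the supremum norm, one looks for a topological property of $K$ that makes $C(K)$ weak Asplund. The property studied here is phrased in terms of set-valued maps.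

Let $Z$ be a topological space and $X$ a Hausdorff space. A map $F\colon Z\to2^X$ is \emph{upper semicontinuous} if for every $z\in Z$ and every open $W\supset F(z)$ there is a neighborhood $O$ of $z$ with $F(O)\subset W$, where $F(O)=\bigcup_{w\in O}F(w)$. It is \emph{usco} if, in addition, every $F(z)$ is nonempty and compact, and it is \emph{minimal usco} if its graph does not properly contain the graph of another usco map from $Z$ into $2^X$. We write $G\subset F$ for inclusion of graphs. A continuous map is a minimal usco map with one-point values. So is, except at $0$, the map on $\mathbb R$ with values $\{-1\}$ for $z<0$, $\{1\}$ for $z>0$ and $\{-1,1\}$ for $z=0$; here upper semicontinuity forces both points to stay in the value at $0$. Minimal usco maps are thus the closest substitute for continuous maps, and one may ask how often they are single-valued.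

A set is \emph{residual} if its complement is meager, and a space is \emph{Baire} if countable intersections of dense open sets are dense. The class $\mathcal S$ consists of all Hausdorff spaces $X$ such that for every Baire space $Z$ and every minimal usco map $F\colon Z\to2^X$ the set $\{z\in Z: F(z)\text{ is a singleton}\}$ is residual in $Z$. Both restrictions have a reason: the constant map with value $[-1,1]$ is usco and nowhere single-valued, and in a space that is meager in itself the empty set is residual, so that the requirement says nothing. The following question has been posed as an open problem.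

\medskip
\noindent\textbf{Problem.} \emph{Is $C(K)$ weak Asplund for every compact Hausdorff space $K\in\mathcal S$?}
\medskip

The answer is yes. The proof works for three classes of domains at once. Throughout, $\mathcal C$ denotes one of the following: all Baire spaces, metrizable Baire spaces, completely metrizable spaces. Each of them is closed under passing to open subspaces. The class $\mathcal S_{\mathcal C}$ is defined like $\mathcal S$ with $Z$ restricted to $\mathcal C$; the three classes obtained are denoted $\mathcal S\subset\mathcal S_{\mathrm{met}}\subset\mathcal S_{\mathrm{cm}}$. For nonempty compact $K$, $P(K)$ is the set of Radon probability measures on $K$ with the weak* topology.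

\begin{theorem}\label{thm:wa}
If $K$ is a compact Hausdorff space and $K\in\mathcal S$, or only $K\in\mathcal S_{\mathrm{cm}}$, then $C(K)$ is weak Asplund.
\end{theorem}

\begin{theorem}\label{thm:main}
Let $K$ be a nonempty compact Hausdorff space. For each of the three classes $\mathcal C$,
\[
K\in\mathcal S_{\mathcal C}\iff P(K)\in\mathcal S_{\mathcal C}\iff (C(K)^*,w^*)\in\mathcal S_{\mathcal C}.
\]
\end{theorem}

A \emph{network} for a space $B$ is a family of subsets of $B$ such that every open subset of $B$ is a union of members of the family.

\begin{theorem}\label{thm:more}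
Let $\mathcal C$ be one of the three classes.
\begin{enumerate}
\item[(1)] If $L\in\mathcal S_{\mathcal C}$ is a compact subset of a locally convex Hausdorff space and $\overline{\operatorname{conv}}\,L$ is compact, then $\overline{\operatorname{conv}}\,L\in\mathcal S_{\mathcal C}$.
\item[(2)] If $V$ is a Banach space and $L\subset V^*$ is $w^*$-compact with $(L,w^*)\in\mathcal S_{\mathcal C}$ and $\sup_{v^*\in L}|\langle v^*,v\rangle|\ge c\|v\|$ for all $v\in V$ and some $c>0$, then $(V^*,w^*)\in\mathcal S_{\mathcal C}$ and $V$ is weak Asplund.
\item[(3)] If $K\in\mathcal S_{\mathrm{cm}}$ is compact, then every $\mu\in P(K)$ is concentrated on a Borel set with a countable network; in particular $L^1(\mu)$ is separable.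
\end{enumerate}
\end{theorem}

All arguments are carried out in ZFC.

\subsection*{Why the question is natural}
The subdifferential of a continuous convex function is a usco map into $(V^*,w^*)$, and the function is G\^ateaux differentiable wherever a usco map inside the subdifferential is single-valued. Hence $V$ is weak Asplund as soon as $(V^*,w^*)\in\mathcal S$ (Proposition~\ref{prop:dualwa}). The dual of $C(K)$ consists of signed measures, and $K$ sits in it as the set of Dirac measures. The hypothesis $K\in\mathcal S$ therefore controls those convex functions whose subgradients can be chosen among Dirac measures, such as $f\mapsto\max f$ (Example~\ref{ex:max}, which also shows that some hypothesis on $K$ is needed). It says nothing directly about $\psi(f)=\int|f|\,d\mu$ with $\mu$ atomless: a subgradient $\lambda$ at $f$ satisfies $\lambda(g)\le\psi(f+g)-\psi(f)\le\int|g|\,d\mu$ for all $g$, which no Dirac measure does.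

The permanence properties of $\mathcal S$ suggest the answer yes without giving it. The class is closed under finite products, continuous images of compact members and countable unions of closed members (Proposition~\ref{prop:perm}). The probability measures with at most $n$ atoms and no other mass form a continuous image of $K^n$ times a simplex, so the finitely supported probability measures form a space in $\mathcal S$. This space is dense in $P(K)$: partition $K$ into finitely many Borel sets on which given continuous functions oscillate little, and move the mass of each set to one of its points. But density is of no use. The cube $\{0,1\}^{\mathbb R}$ is not in $\mathcal S$ (Example~\ref{ex:max}), while the indicator functions of finite unions of rational intervals form a countable dense subspace, which is in $\mathcal S$ as a countable union of points.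

\subsection*{The idea of the proof}
Let $F\colon Z\to2^{P(K)}$ be minimal usco. Minimality alone implies that for each closed set $A\subset Z\times K$ all measures in $F(z)$ give the section $A_z$ the same mass, for $z$ in a residual set depending on $A$ (Lemma~\ref{lem:mass}). Residual sets survive countable intersections. So it suffices to find \emph{countably many} such sets $A$ whose sections at $z$ determine the measures in $F(z)$. The hypothesis $K\in\mathcal S$ produces them: it is applied to an auxiliary space whose points are decreasing sequences of closed sets of positive mass and to the map that sends a sequence to its intersection. Single-valuedness of this map says that generic sequences shrink to points, and an exhaustion argument organizes generic sequences into a countable tree that carries all the mass. Section~\ref{sec:one} carries this out for a single measure, where it takes a page and proves Theorem~\ref{thm:more}(3). Sections~\ref{sec:mass}--\ref{sec:tree} do it with the parameter $z$, and Section~\ref{sec:final} derives the theorems.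

\section{Minimal usco maps and the classes $\mathcal S_{\mathcal C}$}\label{sec:usco}

A set is residual if and only if it contains a countable intersection of dense open sets. Open subspaces of Baire spaces are Baire, and a residual subset of a Baire space is dense. For an open set $U$ we say that a property holds \emph{for residually many $z\in U$} if it holds on a residual subset of $U$. Local statements of this kind are made global by the following lemma; the index set may be uncountable.

\begin{lemma}[Patching]\label{lem:patch}
Let $\{V_j\}$ be a disjoint family of open subsets of a space $U$, let $V=\bigcup_jV_j$, and let $R_j$ be residual in $V_j$. Then $(U\setminus V)\cup\bigcup_jR_j$ is residual in $U$. If $V$ is dense, then $\bigcup_jR_j$ is residual in $U$.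
\end{lemma}

\begin{proof}
Write $V_j\setminus R_j\subset\bigcup_nN_{j,n}$ with $N_{j,n}$ nowhere dense in $V_j$, and let $N_n=\bigcup_jN_{j,n}$. A nonempty open set $O\subset U$ either misses $V$, and then misses $N_n$, or meets some $V_j$, and then $O\cap V_j$ contains a nonempty open set that misses $N_{j,n}$ and, by disjointness, all of $N_n$. So $N_n$ is nowhere dense in $U$, and $\bigcup_j(V_j\setminus R_j)$ is meager. If $V$ is dense, the closed set $U\setminus V$ is nowhere dense as well.
\end{proof}

The families to which the lemma is applied arise as follows. If every nonempty open subset of $U$ contains a nonempty open set with some property, then a maximal disjoint family of such sets, which exists by Zorn's lemma, has dense union.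

Minimality is used only through the next criterion: a single value that meets an open set $W$ forces all values over some nearby open set into $W$.

\begin{lemma}\label{lem:crit}
A usco map $F\colon Z\to2^X$ is minimal if and only if, whenever $U\subset Z$ and $W\subset X$ are open and $F(U)\cap W\ne\emptyset$, there is a nonempty open $U'\subset U$ with $F(U')\subset W$.
\end{lemma}

\begin{proof}
Suppose $F(U)\cap W\neq\emptyset$ and no such $U'$ exists. Then $F(z)\not\subset W$ for all $z\in U$, since otherwise upper semicontinuity at $z$ gives $U'$. Put $G(z)=F(z)\setminus W$ for $z\in U$ and $G(z)=F(z)$ for $z\notin U$. The values of $G$ are nonempty and compact. If $z\in U$ and $G(z)\subset W'$ with $W'$ open, then $F(z)\subset W'\cup W$, so $F(O)\subset W'\cup W$ for a neighborhood $O\subset U$ of $z$, and $G(O)\subset W'$. If $z\notin U$, upper semicontinuity of $G$ at $z$ follows from $G(z)=F(z)$ and $G\subset F$. So $G$ is usco with a properly smaller graph, and $F$ is not minimal.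

Conversely, assume the condition, let $G\subset F$ be usco, and suppose $x\in F(z)\setminus G(z)$. Take disjoint open sets $W\ni x$ and $W'\supset G(z)$ and an open $O\ni z$ with $G(O)\subset W'$. Since $F(O)\cap W\ne\emptyset$, there is a nonempty open $U'\subset O$ with $F(U')\subset W$. Then $G(U')\subset W\cap W'=\emptyset$, which is impossible.
\end{proof}

\begin{lemma}\label{lem:basic}
\begin{enumerate}
\item[(a)] Every usco map contains a minimal usco map.
\item[(b)] The restriction of a minimal usco map to an open set is minimal usco.
\item[(c)] If $F\colon Z\to2^X$ is usco and $f\colon X\to X'$ is continuous with $X'$ Hausdorff, then $f\circ F$ is usco, and it is minimal if $F$ is.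
\end{enumerate}
\end{lemma}

\begin{proof}
(a) We apply Zorn's lemma. Let $(F_i)$ be a chain of usco maps. The sets $\bigcap_iF_i(z)$ are nonempty and compact. If $\bigcap_iF_i(z)\subset W$ with $W$ open, the compact sets $F_i(z)\setminus W$ form a chain with empty intersection, so $F_i(z)\subset W$ for some $i$, and $F_i(O)\subset W$ for a neighborhood $O$ of $z$. Thus $\bigcap_iF_i$ is usco. Part (b) is the criterion of Lemma~\ref{lem:crit} read for open subsets of the given open set. For (c), both upper semicontinuity and the criterion pass from $F$ and the open set $f^{-1}(W)$ to $f\circ F$ and $W$.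
\end{proof}

\begin{proposition}\label{prop:perm}
\begin{enumerate}
\item[(a)] Subspaces of members of $\mathcal S_{\mathcal C}$ are in $\mathcal S_{\mathcal C}$.
\item[(b)] Metrizable spaces are in $\mathcal S$.
\item[(c)] If $X_1,X_2\in\mathcal S_{\mathcal C}$, then $X_1\times X_2\in\mathcal S_{\mathcal C}$.
\item[(d)] Hausdorff continuous images of compact members of $\mathcal S_{\mathcal C}$ are in $\mathcal S_{\mathcal C}$.
\item[(e)] If a Hausdorff space $X$ is the union of closed subspaces $X_n\in\mathcal S_{\mathcal C}$, $n\in\mathbb N$, then $X\in\mathcal S_{\mathcal C}$.
\end{enumerate}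
\end{proposition}

\begin{proof}
In each part $F$ is a minimal usco map on $Z\in\mathcal C$.

(a) A minimal usco map into a subspace of $X$ is a minimal usco map into $X$, by Lemma~\ref{lem:crit}.

(b) Let $O_n$ be the union of all open $U$ with $\operatorname{diam}F(U)<1/n$. Given a nonempty open $U_0$, apply Lemma~\ref{lem:crit} with a ball of radius $1/(3n)$ around a point of $F(U_0)$; this shows that $O_n$ is dense. On $\bigcap_nO_n$ the values of $F$ have diameter $0$.

(c) The two coordinate projections of $F$ are minimal usco by Lemma~\ref{lem:basic}(c), and $F$ is single-valued wherever both are.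

(d) Let $f\colon X\to X'$ be continuous and onto, with $X\in\mathcal S_{\mathcal C}$ compact, and let $F$ map into $X'$. The map $z\mapsto f^{-1}(F(z))$ has nonempty compact values. If $f^{-1}(F(z))\subset W$ with $W$ open, then $F(z)$ lies in the open set $W'=X'\setminus f(X\setminus W)$, and $f^{-1}(W')\subset W$; so the map is usco. Let $G$ be a minimal usco map contained in it. Then $f\circ G\subset F$ is usco, hence $f\circ G=F$, and $F$ is single-valued wherever $G$ is.

(e) The sets $Z_n=\{z:F(z)\cap X_n\ne\emptyset\}$ cover $Z$ and are closed, since $F(z)\subset X\setminus X_n$ is an open condition on $z$. As $Z$ is Baire, the union of the sets $O_n=\operatorname{int}Z_n$ is dense. On $O_n$ the map $z\mapsto F(z)\cap X_n$ is usco: if $F(z)\cap X_n\subset W$, apply upper semicontinuity of $F$ to $W\cup(X\setminus X_n)$. Since $F|_{O_n}$ is minimal, $F(O_n)\subset X_n$. As $O_n\in\mathcal C$, the map $F$ is single-valued on a residual subset $R_n$ of $O_n$. The points where $F$ is not single-valued lie in $(Z\setminus\bigcup_nO_n)\cup\bigcup_n(O_n\setminus R_n)$, which is meager.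
\end{proof}

\begin{example}\label{ex:one}
Let $K=\Gamma\cup\{\infty\}$ be the one-point compactification of an uncountable discrete set; it is not metrizable. Let $F$ be minimal usco into $K$ and $U$ nonempty open. Either $F(U)=\{\infty\}$, or $F(U)$ contains some $\gamma\in\Gamma$ and Lemma~\ref{lem:crit} gives $U'\subset U$ with $F(U')=\{\gamma\}$. So $F$ is single-valued on a dense open set, and $K\in\mathcal S$. If $|\Gamma|>2^{\aleph_0}$, any countable family of subsets of $K$ fails to separate some two points $\gamma\ne\gamma'$, and so does not distinguish $\delta_\gamma$ from $\delta_{\gamma'}$. This is why the test sets in the proof of Theorem~\ref{thm:main} are allowed to depend on $z$.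
\end{example}

\section{Subdifferentials}\label{sec:sub}

Let $D$ be a nonempty open convex subset of a Banach space $V$ and $\varphi\colon D\to\mathbb R$ convex and continuous. The \emph{subdifferential} of $\varphi$ at $d\in D$ is
\[
\partial\varphi(d)=\{v^*\in V^*:\langle v^*,y-d\rangle\le\varphi(y)-\varphi(d)\text{ for all }y\in D\}.
\]

\begin{lemma}\label{lem:subusco}
The map $\partial\varphi$ is usco from $(D,\|\cdot\|)$ into $(V^*,w^*)$.
\end{lemma}

\begin{proof}
\emph{Nonempty values.} By convexity the quotient $(\varphi(d+th)-\varphi(d))/t$ is a nondecreasing function of $t\neq0$, so its limit $p(h)$ as $t\to0^+$ exists and is finite, and $p(h)\le\varphi(d+h)-\varphi(d)$ when $d+h\in D$. The function $p$ is positively homogeneous, and $\varphi(d+t(h+k))\le\frac12\varphi(d+2th)+\frac12\varphi(d+2tk)$ gives $p(h+k)\le p(h)+p(k)$. By the Hahn--Banach theorem there is a linear functional $v^*\le p$. It is bounded above on a ball around $0$ because $p$ is, so it is continuous, and $v^*\in\partial\varphi(d)$.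

\emph{Local boundedness.} Let $\varphi\le M$ on a ball $B(d_0,2r)\subset D$, and let $\|d-d_0\|<r$. Since $d_0$ is the midpoint of $d$ and $2d_0-d$, we have $\varphi(d)\ge2\varphi(d_0)-M$. For $v^*\in\partial\varphi(d)$ and $\|h\|<r$ we get $\langle v^*,h\rangle\le\varphi(d+h)-\varphi(d)\le2M-2\varphi(d_0)$, so $\|v^*\|\le(2M-2\varphi(d_0))/r$.

\emph{Closedness.} Let $d_\alpha\to d$ in norm, $v_\alpha^*\in\partial\varphi(d_\alpha)$, and $v_\alpha^*\to v^*$ weak* with $(v_\alpha^*)$ bounded. Then $\langle v_\alpha^*,y-d_\alpha\rangle=\langle v_\alpha^*,y-d\rangle+\langle v_\alpha^*,d-d_\alpha\rangle\to\langle v^*,y-d\rangle$, and the defining inequality passes to the limit: $v^*\in\partial\varphi(d)$.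

So $\partial\varphi(d)$ is bounded and $w^*$-closed, hence $w^*$-compact. If upper semicontinuity failed at $d$ for a $w^*$-open $W\supset\partial\varphi(d)$, there would be $d_\alpha\to d$ and $v_\alpha^*\in\partial\varphi(d_\alpha)\setminus W$, eventually bounded. A $w^*$-convergent subnet would have its limit in $\partial\varphi(d)\setminus W=\emptyset$.
\end{proof}

\begin{lemma}\label{lem:gat}
If $F\subset\partial\varphi$ is usco and $F(d)=\{v^*\}$, then $\varphi$ is G\^ateaux differentiable at $d$.
\end{lemma}

\begin{proof}
Fix $h\in V$. For small $t>0$ choose $v_t^*\in F(d+th)$. The subgradient inequalities for $v^*$ at $d$ and for $v_t^*$ at $d+th$ give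
\[
\langle v^*,h\rangle\le\frac{\varphi(d+th)-\varphi(d)}{t}\le\langle v_t^*,h\rangle .
\]
By upper semicontinuity of $F$ at $d$, $v^*_t\to v^*$ weak* as $t\to0^+$. So the quotient tends to $\langle v^*,h\rangle$ as $t\to0^+$; the same statement for $-h$ gives the limit as $t\to0^-$.
\end{proof}

\begin{proposition}\label{prop:dualwa}
If $(V^*,w^*)\in\mathcal S_{\mathrm{cm}}$, then $V$ is weak Asplund.
\end{proposition}

\begin{proof}
Let $F\subset\partial\varphi$ be minimal usco. The open set $D\subset V$ is completely metrizable, so $F$ is single-valued on a residual set, which contains a dense $G_\delta$ subset of $D$. Apply Lemma~\ref{lem:gat}.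
\end{proof}

\begin{example}\label{ex:max}
Let $K\neq\emptyset$, $\varphi(f)=\max f$ on $C(K)$, and $M(f)=\{x:f(x)=\max f\}$. The map $M$ is usco: if $M(f)\subset W$ with $W$ open, then $f<\max f-2\eta$ on $K\setminus W$ for some $\eta>0$, and $M(g)\subset W$ when $\|g-f\|<\eta$. It is minimal: if $x\in M(f)\cap W$, take $h\in C(K)$ with $0\le h\le1$, $h(x)=1$ and $h=0$ off $W$; then $M(f+\eta h)\subset W$ for every $\eta>0$, and $M$ maps a neighborhood of $f+\eta h$ into $W$. For $x\in M(f)$ we have $g(x)-f(x)\le\varphi(g)-\varphi(f)$, that is, $\delta_x\in\partial\varphi(f)$. If $K\in\mathcal S_{\mathrm{cm}}$, then $M$ is single-valued on a residual set, and there $\varphi$ is G\^ateaux differentiable by Lemma~\ref{lem:gat} applied to $f\mapsto\{\delta_x:x\in M(f)\}$.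

Now let $K=\{0,1\}^I$ with $I$ uncountable. The set $M(f)$ is a $G_\delta$, and a nonempty $G_\delta$ subset of $K$ contains a set that restricts only countably many coordinates. So $M$ is nowhere single-valued and $K\notin\mathcal S_{\mathrm{cm}}$. Moreover $\varphi$ has two different subgradients at each $f$, while a G\^ateaux derivative would be the only one; thus $C(K)$ is not weak Asplund.
\end{example}

\section{The case of one measure}\label{sec:one}

Let $K$ be a nonempty compact Hausdorff space. We recall the facts on measures that are used. A Radon probability measure is a Borel probability measure $\mu$ with $\mu(A)=\sup\{\mu(C):C\subset A\text{ compact}\}$ for all Borel $A$; passing to complements, $\mu(A)=\inf\{\mu(W):W\supset A\text{ open}\}$. By the Riesz representation theorem $C(K)^*$ is the space of signed Radon measures, and $P(K)$ is a $w^*$-compact subset of it. For open $W$ the function $\mu\mapsto\mu(W)=\sup\{\int f\,d\mu:f\in C(K),\ 0\le f\le1_W\}$ is lower semicontinuous on $P(K)$, so for closed $C$ the function $\mu\mapsto\mu(C)$ is upper semicontinuous. For compact $C$, the \emph{support} $\operatorname{supp}(\mu|C)$ is the set of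 points of $C$ all of whose open neighborhoods $W$ satisfy $\mu(C\cap W)>0$. It is compact and has mass $\mu(C)$, because a compact subset of $C\setminus\operatorname{supp}(\mu|C)$ is covered by finitely many null sets $C\cap W$. Finally, by the $\pi$--$\lambda$ theorem two probability measures that agree on a family closed under finite intersections agree on the $\sigma$-algebra it generates.

\subsection*{Schemes}
We first describe the countable families of test sets that we are after. Let $\omega^{<\omega}$ be the countable set of finite sequences of natural numbers, $\tau^{\frown}i$ the sequence $\tau$ followed by $i$, and $b|n$ the initial segment of length $n$ of $b\in\omega^\omega$. A \emph{scheme} is a family $(C_\tau)_{\tau\in\omega^{<\omega}}$ of compact, possibly empty, subsets of $K$ with $C_{\tau^{\frown}i}\subset C_\tau$. It is \emph{shrinking} if $\bigcap_nC_{b|n}$ has at most one point for every $b\in\omega^\omega$. Its \emph{kernel} is the Borel set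
\[
B=C_\emptyset\setminus\bigcup_\tau\Big(C_\tau\setminus\bigcup_iC_{\tau^{\frown}i}\Big).
\]
If $\mu(C_\tau\setminus\bigcup_iC_{\tau^{\frown}i})=0$ for every $\tau$, then $\mu(B)=\mu(C_\emptyset)$. On $[0,1]$ the closed dyadic intervals form a shrinking scheme with kernel $[0,1]$. In Example~\ref{ex:one} every $\mu\in P(K)$ lives on a countable set $\{x_i\}$, since compact subsets of $\Gamma$ are finite, and $C_\emptyset=K$, $C_\tau=\{x_{\tau(0)}\}$ is a shrinking scheme whose kernel has mass $1$; here the scheme depends on $\mu$.

\begin{lemma}\label{lem:scheme}
Let $(C_\tau)$ be a scheme with kernel $B$, and let $\Sigma$ be the $\sigma$-algebra on $K$ generated by the sets $C_\tau$.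
\begin{enumerate}
\item[(a)] Every $x\in B$ lies in $\bigcap_nC_{b|n}$ for some $b\in\omega^\omega$.
\item[(b)] If the scheme is shrinking, then $\{B\cap C_\tau\}$ is a network for $B$, and $A\cap B\in\Sigma$ for every Borel set $A\subset K$.
\item[(c)] If the scheme is shrinking and $\mu,\nu\in P(K)$ satisfy $\mu(B)=\nu(B)=1$ and agree on all finite intersections of sets $C_\tau$, then $\mu=\nu$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) We have $x\in C_\emptyset$, and if $x\in C_\tau$ then $x\in C_{\tau^{\frown}i}$ for some $i$ by the definition of $B$.

(b) Let $W\subset K$ be open and $x\in B\cap W$. With $b$ as in (a), $\bigcap_nC_{b|n}=\{x\}\subset W$, and the compact sets $C_{b|n}$ decrease, so $x\in C_{b|n}\subset W$ for some $n$. Hence $B\cap W=\bigcup\{B\cap C_\tau:C_\tau\subset W\}$. This is the network property, and since $B\in\Sigma$ it shows $B\cap W\in\Sigma$. The Borel sets $A$ with $A\cap B\in\Sigma$ form a $\sigma$-algebra, because $(K\setminus A)\cap B=B\setminus(A\cap B)$; it contains the open sets, hence all Borel sets.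

(c) By the $\pi$--$\lambda$ theorem $\mu$ and $\nu$ agree on $\Sigma$, so $\mu(A)=\mu(A\cap B)=\nu(A\cap B)=\nu(A)$ for every Borel $A$.
\end{proof}

\subsection*{A shrinking scheme for one measure}

\begin{proposition}\label{prop:one}
Let $K\in\mathcal S_{\mathrm{cm}}$ and $\mu\in P(K)$. There is a shrinking scheme whose kernel has $\mu$-mass $1$.
\end{proposition}

\begin{proof}
Call a nonempty compact set $H\subset K$ \emph{solid} if $\mu(H\cap W)>0$ for every open $W$ that meets $H$. Every Borel set of positive mass contains a solid set, namely $\operatorname{supp}(\mu|C)$ for a compact subset $C$ of positive mass.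

\emph{The auxiliary space.} Give the set $Q$ of solid sets the discrete topology, and let $Y\subset Q^\omega$ be the set of decreasing sequences $(H_n)$ with $H_0=\operatorname{supp}(\mu|K)$. It is closed in $Q^\omega$, hence completely metrizable. For a finite decreasing sequence $s=(H_0,\dots,H_k)$ put $H_s=H_k$ and let $N(s)$ be the set of elements of $Y$ that extend $s$; these sets are nonempty and form a base. Put $G((H_n))=\bigcap_nH_n$, a nonempty compact set. If $\bigcap_nH_n\subset W$ with $W$ open, then $H_k\subset W$ for some $k$, and $G$ maps $N(H_0,\dots,H_k)$ into $W$; so $G$ is usco. It is minimal: if $G(N(s))$ meets $W$, then $H_s$ meets $W$, so $H_s\cap W$ has positive mass and contains a solid set $H'$, and $G$ maps $N(s^{\frown}H')$ into $W$. Since $K\in\mathcal S_{\mathrm{cm}}$, there are dense open sets $D_n\subset Y$ such that $G$ is single-valued on $\bigcap_nD_n$.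

\emph{Exhaustion.} Fix $s$ and a dense open $D\subset Y$. Take a maximal family of proper extensions $t$ of $s$ with $N(t)\subset D$ and with the sets $H_t$ pairwise disjoint. The family is countable, because fewer than $n$ of the $H_t$ have mass above $1/n$. The remainder $H_s\setminus\bigcup_tH_t$ is $\mu$-null. Otherwise it contains a solid set $H'$, the open set $D\cap N(s^{\frown}H')$ is nonempty and contains some $N(t')$ with $t'$ extending $s^{\frown}H'$, and $t'$ could be added to the family.

\emph{The tree.} Put $s_\emptyset=(H_0)$. Given $s_\tau$ with $\tau$ of length $n$, let $(s_{\tau^{\frown}i})_{i\in\omega}$ enumerate, with repetitions if necessary, the family obtained for $s_\tau$ and $D_n$. The sets $C_\tau=H_{s_\tau}$ form a scheme, and its kernel has mass $\mu(C_\emptyset)=1$. For $b\in\omega^\omega$ the sequences $s_{b|n}$ properly extend each other, their union is a point $y\in Y$, and $y\in N(s_{b|n+1})\subset D_n$ for all $n$. So $\bigcap_nC_{b|n}=G(y)$ is a singleton.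
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(3)]
Let $B$ be the kernel of the scheme in Proposition~\ref{prop:one}. It is a Borel set with $\mu(B)=1$ and has a countable network by Lemma~\ref{lem:scheme}(b). Every Borel set $A$ differs by a null set from $A\cap B\in\Sigma$, and every member of $\Sigma$ is approximated in measure by members of the countable algebra generated by the $C_\tau$. So rational combinations of indicator functions of sets from this algebra are dense in $L^1(\mu)$.
\end{proof}

\subsection*{What changes with a parameter}
For a minimal usco map $F\colon Z\to2^{P(K)}$ we want a scheme $(C_\tau(z))$ for residually many $z$, shrinking and carrying every $\mu\in F(z)$, and we want the sets $C_\tau(z)$ to be sections of closed sets so that the measures in $F(z)$ agree on them. Four steps of the proof above need a new argument.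
\begin{enumerate}
\item[(i)] Regularity of $\mu$ must be replaced by regularity that is uniform over an open set of parameters (Section~\ref{sec:mass}).
\item[(ii)] Supports are not upper semicontinuous in $z$: for $F(z)=\{(1-z)\delta_0+z\delta_1\}$ on $Z=[0,1]$ the support jumps up near $z=0$. We drop solidity, pass to a minimal usco map inside $G$, and recover a substitute for supports from it (Section~\ref{sec:blocks}).
\item[(iii)] A maximal disjoint family is no longer countable: if $Z$ is discrete and uncountable, the sets $\{z\}\times K$ form such a family. Countability has to be replaced by countably many layers (Section~\ref{sec:layers}).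
\item[(iv)] If $Z$ is only Baire, the auxiliary space is not complete, and its Baire property must be proved (Section~\ref{sec:tree}).
\end{enumerate}

\section{Masses of sections along a minimal usco map}\label{sec:mass}

In Sections~\ref{sec:mass}--\ref{sec:tree}, $Z$ is a nonempty Baire space, $K$ is a nonempty compact Hausdorff space, $F\colon Z\to2^{P(K)}$ is a minimal usco map, and $U$ denotes an open subset of $Z$. The hypothesis $K\in\mathcal S_{\mathcal C}$ is not used before Theorem~\ref{thm:PK}.

For $A\subset U\times K$ let $A_z=\{x:(z,x)\in A\}$. If $\mu(A_z)$ has the same value for all $\mu\in F(z)$, this value is denoted $m_A(z)$. A set $A\subset U\times K$ with Borel sections is \emph{null over $U$} if, for residually many $z\in U$, $\mu(A_z)=0$ for all $\mu\in F(z)$. A set $H$ is \emph{closed over $U$} if $H\subset U\times K$ and $H$ is closed in $U\times K$.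

We use the tube lemma in this form: if $E\subset U\times K$ is open, $C\subset K$ is compact and $\{z\}\times C\subset E$, then $O\times W\subset E$ for some open $O\ni z$ and $W\supset C$. Applied to the complement of a set $H$ closed over $U$ and to $C=K\setminus W$, it shows that $H_z\subset W$ persists in a neighborhood of $z$ for open $W$. With $W=\emptyset$ we see that $\{z\in U:H_z\ne\emptyset\}$ is closed in $U$.

\begin{lemma}[Mass]\label{lem:mass}
Let $A\subset U\times K$ be open in $U\times K$ or closed over $U$. There is a residual set $R_A\subset U$ such that $m_A$ is defined and continuous on $R_A$.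
\end{lemma}

\begin{proof}
Passing to the complement, we may assume that $A=E$ is open. First, $(z,\mu)\mapsto\mu(E_z)$ is lower semicontinuous on $U\times P(K)$. Indeed, let $\mu_0(E_{z_0})>r$. Take a compact $C\subset E_{z_0}$ with $\mu_0(C)>r$, and open sets $O\ni z_0$, $W\supset C$ with $O\times W\subset E$. Then $\mu(E_z)\ge\mu(W)>r$ for $z\in O$ and $\mu$ in the open set $\{\mu:\mu(W)>r\}$, which contains $\mu_0$.

For rational $r$ let $O_r^+$ be the union of all open $V\subset U$ such that $\mu(E_z)>r$ for all $z\in V$ and $\mu\in F(z)$, and define $O_r^-$ in the same way with $\mu(E_z)\le r$. We claim that $O_r^+\cup O_r^-$ is dense in $U$. Let $V\subset U$ be nonempty open with $V\not\subset O_r^-$. There are $z_0\in V$ and $\mu_0\in F(z_0)$ with $\mu_0(E_{z_0})>r$. By lower semicontinuity there are open sets $V'$ with $z_0\in V'\subset V$ and $\mathcal P\ni\mu_0$ such that $\mu(E_z)>r$ on $V'\times\mathcal P$. Lemma~\ref{lem:crit} gives a nonempty open $V''\subset V'$ with $F(V'')\subset\mathcal P$, and $V''\subset O_r^+$.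

Put $R_E=\bigcap_r(O_r^+\cup O_r^-)$. If $\mu,\nu\in F(z)$ and $\mu(E_z)\le r<\nu(E_z)$, then $z$ lies in neither $O_r^+$ nor $O_r^-$; so $m_E$ is defined on $R_E$. For $z\in R_E$ and rational $r$, we have $m_E(z)>r$ if and only if $z\in O_r^+$, and $m_E(z)<r$ if and only if $z\in O^-_{r'}$ for some rational $r'<r$. Hence $m_E$ is continuous on $R_E$.
\end{proof}

The lemma fails without minimality: for the constant map with value $P(K)$ and a point $x$ of a space $K$ with at least two points, the mass of $\{x\}$ is nowhere defined. For metrizable $K$ the lemma already finishes the proof: apply it to the sets $Z\times W$, with $W$ in a countable base closed under finite intersections, and use the $\pi$--$\lambda$ theorem.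

The next two lemmas are inner and outer regularity with a parameter. Both follow one pattern: use regularity of one measure $\mu_0\in F(z_0)$, express the resulting inequality as an open condition on $\mu$, and spread it over an open set of parameters by minimality. Continuity of masses keeps the comparison valid away from $z_0$.

\begin{lemma}[Inner approximation]\label{lem:inner}
Let $H$ be closed over $U$ and $E\subset U\times K$ open. If $H\cap E$ is not null over $U$, there are a nonempty open $U'\subset U$, a closed $C\subset K$ and $\delta>0$ such that $U'\times C\subset E$ and, for residually many $z\in U'$, $\mu(H_z\cap C)>\delta$ for all $\mu\in F(z)$. In particular, if $H$ is not null over $U$, then $m_H>\delta$ for residually many points of some nonempty open $U'\subset U$ and some $\delta>0$.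
\end{lemma}

\begin{proof}
Let $R\subset U$ be a residual set on which $m_H$, $m_{H\setminus E}$ and $m_E$ are defined and continuous. Then $g=m_H-m_{H\setminus E}=m_{H\cap E}$ is continuous on $R$ and not identically zero, so $g(z_0)>\varepsilon>0$ for some $z_0\in R$ and $\varepsilon$. Put $a=m_E(z_0)$. Choose an open $U_1\ni z_0$ with $g>\varepsilon$ and $m_E<a+\varepsilon/4$ on $U_1\cap R$. Take $\mu_0\in F(z_0)$ and a compact $C_1\subset E_{z_0}$ with $\mu_0(C_1)>a-\varepsilon/4$. By the tube lemma and normality of $K$ there are open sets $U_2$ with $z_0\in U_2\subset U_1$ and $W\supset C_1$ such that $U_2\times\overline W\subset E$. The open set $\{\mu:\mu(W)>a-\varepsilon/4\}$ contains $\mu_0$, so by Lemma~\ref{lem:crit} it contains $F(U')$ for some nonempty open $U'\subset U_2$. Put $C=\overline W$. For $z\in U'\cap R$ and $\mu\in F(z)$ we have $W\subset C\subset E_z$, so $\mu(E_z\setminus C)\le\mu(E_z)-\mu(W)<\varepsilon/2$ and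
\[
\mu(H_z\cap C)\ge\mu(H_z\cap E_z)-\mu(E_z\setminus C)>\varepsilon/2=:\delta .
\]
The last statement is the case $E=U\times K$.
\end{proof}

\begin{lemma}[Outer approximation]\label{lem:outer}
Let $H$ be closed over $U$ and $\varepsilon>0$. There are an open $O\subset U\times K$ and a dense open $V\subset U$ such that $H\cap(V\times K)\subset O$ and $m_O<m_H+\varepsilon$ for residually many points of $U$.
\end{lemma}

\begin{proof}
We show that each nonempty open $U_0\subset U$ contains a nonempty open $U'$ for which there is an open $W\subset K$ with $H_z\subset W$ for all $z\in U'$ and, for residually many $z\in U'$, $\mu(W)<\mu(H_z)+\varepsilon$ for all $\mu\in F(z)$. Let $z_0\in U_0\cap R_H$, $\mu_0\in F(z_0)$ and $a=m_H(z_0)$. By outer regularity and normality there is an open $W\supset H_{z_0}$ with $\mu_0(\overline W)<a+\varepsilon/2$. Take an open $U_1$ with $z_0\in U_1\subset U_0$, $H_z\subset W$ on $U_1$, and $m_H>a-\varepsilon/2$ on $U_1\cap R_H$. The open set $\{\mu:\mu(\overline W)<a+\varepsilon/2\}$ contains $\mu_0$, so it contains $F(U')$ for some nonempty open $U'\subset U_1$. For $z\in U'\cap R_H$ and $\mu\in F(z)$, $\mu(W)<a+\varepsilon/2<m_H(z)+\varepsilon$.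

Take a maximal disjoint family of such sets $U'_j$, with corresponding $W_j$, and put $V=\bigcup_jU'_j$, $O=\bigcup_jU_j'\times W_j$. Then $O_z=W_j$ for $z\in U'_j$, and Lemmas~\ref{lem:patch} and~\ref{lem:mass} give the inequality.
\end{proof}

\section{The space of block sequences}\label{sec:blocks}

A \emph{block} is a pair $q=(U_q,H_q)$ where $U_q\subset Z$ is nonempty and open, $H_q$ is closed over $U_q$, and $m_{H_q}(z)>0$ for residually many $z\in U_q$. Blocks replace the solid sets of Section~\ref{sec:one}. Since $U_q$ is a nonempty Baire space, two things hold: $H_q$ is not null over $U_q$, and $(H_q)_z\ne\emptyset$ for \emph{every} $z\in U_q$, because the set of such $z$ is closed in $U_q$ and contains a residual, hence dense, set. Let $Q$ be the set of blocks, and write $q'\le q$ if $U_{q'}\subset U_q$ and $H_{q'}\subset H_q$. The largest block is $q_*=(Z,Z\times K)$.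

A \emph{chain} is a finite sequence $s=(q_0\ge q_1\ge\dots\ge q_k)$ of blocks with $q_0=q_*$; put $U_s=U_{q_k}$, $H_s=H_{q_k}$, and let $\mathcal T$ be the set of chains. For a block $q\le q_k$, the chain $s^{\frown}q$ is $s$ followed by $q$. For nonempty open $O\subset U_s$ the pair $(O,H_s\cap(O\times K))$ is a block below $q_k$, and $s[O]$ denotes $s$ followed by this block. Give $Q$ the discrete topology and let
\[
Y=\{(z,(q_n)_{n\ge0})\in Z\times Q^\omega: q_0=q_*,\ q_{n+1}\le q_n\text{ and }z\in U_{q_n}\text{ for all }n\}
\]
with the subspace topology. For $s\in\mathcal T$ and nonempty open $O\subset U_s$ let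
\[
N(s,O)=\{(z,(q_n))\in Y: z\in O,\ (q_n)\text{ extends }s\},\qquad N(s)=N(s,U_s).
\]
These sets form a base of $Y$, since a point of $Y$ whose sequence extends $s$ has $z\in U_s$. They are nonempty: take $z\in O$ and repeat the last term of $s$. Note that $N(s[O])\subset N(s,O)$, and $N(t)\subset N(s)$ if $t$ extends $s$. Define
\[
G(z,(q_n))=\bigcap_n(H_{q_n})_z .
\]
This is a decreasing intersection of nonempty compact sets, so it is nonempty and compact. If $G(z,(q_n))\subset W$ with $W$ open, then $(H_{q_k})_z\subset W$ for some $k$, hence $(H_{q_k})_w\subset W$ for all $w$ in an open set $O$ with $z\in O\subset U_{q_k}$, and $G$ maps $N((q_0,\dots,q_k),O)$ into $W$. So $G\colon Y\to2^K$ is usco.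

The map $G$ need not be minimal, because blocks may contain parts without mass. Let $Z$ be a point, so that blocks are compact sets of positive mass, let $K=[0,1]$ with Lebesgue measure, $H=[0,\frac12]\cup\{1\}$, $s=(K,H)$ and $W=(\frac34,1]$. Then $G(K,H,H,\dots)=H$ meets $W$. But a nonempty open subset of $N(s)$ contains some $N(t)$ with $t$ extending $s$, the value of $G$ at $t$ followed by $H_t,H_t,\dots$ is $H_t\subset H$, and $H_t\not\subset W$ because $H\cap W=\{1\}$ is null.

We therefore \emph{fix a minimal usco map $G_0\subset G$}. The hypothesis on $K$ will make $G_0(y)$, not $G(y)$, a singleton for generic $y$. So we need smaller closed sets that have the same mass as the $H_s$ and shrink into $G_0(y)$. For $s\in\mathcal T$ the \emph{core} $\widehat H_s$ is the closure in $U_s\times K$ of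
\[
S_s=\{(z,x): x\in G_0(z,(q_n))\text{ for some }(z,(q_n))\in N(s)\}.
\]
It is closed over $U_s$. Since $S_s\subset H_s$, we have $\widehat H_s\subset H_s$; if $t$ extends $s$, then $S_t\subset S_s$ and $\widehat H_t\subset\widehat H_s$.

\begin{lemma}[Cores have full mass]\label{lem:core}
For every $s\in\mathcal T$ the set $H_s\setminus\widehat H_s$ is null over $U_s$.
\end{lemma}

\begin{proof}
Otherwise Lemma~\ref{lem:inner}, applied to $H_s$ and $E=(U_s\times K)\setminus\widehat H_s$, gives $U'$ and $C$ such that $U'\times C$ misses $\widehat H_s$ and $q=(U',H_s\cap(U'\times C))$ is a block below the last term of $s$. Let $z\in U'$ and let $y\in N(s)$ be the point with first coordinate $z$ and sequence $s$ followed by $q,q,\dots$. Then $\emptyset\ne G_0(y)\subset G(y)\subset C$ and $\{z\}\times G_0(y)\subset\widehat H_s$, a contradiction.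
\end{proof}

\begin{lemma}[Cores shrink into $G_0$]\label{lem:shrink}
If $y=(z,(q_n))\in Y$, then $\bigcap_k(\widehat H_{(q_0,\dots,q_k)})_z\subset G_0(y)$.
\end{lemma}

\begin{proof}
Let $x\notin G_0(y)$ and take an open $W\supset G_0(y)$ with $x\notin\overline W$. By upper semicontinuity there are $s=(q_0,\dots,q_k)$ and an open $O$ with $z\in O\subset U_s$ such that $G_0$ maps $N(s,O)$ into $W$. Then $S_s\cap(O\times K)\subset O\times W$. Since $O\times K$ is open, a point of $\widehat H_s\cap(O\times K)$ lies in the closure of $S_s\cap(O\times K)$, so its second coordinate is in $\overline W$. Hence $x\notin(\widehat H_s)_z$.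
\end{proof}

\begin{remark}
Cores are the substitute for supports. Let $Z$ be a point with $F(z)=\{\mu\}$. By Lemma~\ref{lem:core}, the closed set $\widehat H_s$ contains $\operatorname{supp}(\mu|H_s)$. By Lemma~\ref{lem:shrink}, $G_0$ contains the map $(H_n)\mapsto\bigcap_n\operatorname{supp}(\mu|H_n)$, which is usco for the same reason as $G$, so the two maps are equal by minimality. Hence $S_s\subset\operatorname{supp}(\mu|H_s)$ and $\widehat H_s=\operatorname{supp}(\mu|H_s)$.
\end{remark}

\section{Exhaustion by layers}\label{sec:layers}

Let $D\subset Y$ be dense and open. A chain $t$ is \emph{$D$-good} if $N(t)\subset D$. Extensions of $D$-good chains are $D$-good, and density of $D$ means that good chains exist below every block.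

\begin{lemma}\label{lem:good}
If $s\in\mathcal T$ and $q$ is a block below the last term of $s$, then some $D$-good chain extends $s^{\frown}q$.
\end{lemma}

\begin{proof}
Take a point $(z,(q_n))\in D\cap N(s^{\frown}q)$ and a basic neighborhood $N(s',O)\subset D$ of it, where $s'=(q_0,\dots,q_k)$ and $k$ is so large that $s'$ extends $s^{\frown}q$. The chain $s'[O]$ is $D$-good.
\end{proof}

An \emph{$(s,D)$-layer} is a disjoint family $\mathcal V$ of nonempty open subsets of $U_s$ together with a map $t\colon\mathcal V\to\mathcal T$ such that each $t(V)$ is a $D$-good proper extension of $s$ with $U_{t(V)}=V$. The family may be uncountable or empty, but each $z$ lies in at most one member, so over $z$ a layer contributes one compact set (Figure~\ref{fig:layers}). We want countably many layers that use up the mass of $H_s$.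

For one measure, countability came for free from maximality. Here we choose the layers one after another, greedily: over each member of the $i$th layer we take a block with at least half of the largest mass still available. If some mass $\delta$ were never used, every layer would take at least $\delta/2$, from disjoint sets, which is impossible for a probability measure. One more point needs care. To find a block in what is left at the end, the remainder must be closed. So after each step we remove not the layer itself but an open set around it, provided by Lemma~\ref{lem:outer}, at a total cost $\varepsilon$ in mass.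

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.95]
\draw (0,0) rectangle (8,4);
\node[below] at (6.6,0) {$U_s$};
\node[left] at (0,2) {$K$};
\fill[gray!75] (0.2,0.4) rectangle (2.5,1.4);
\fill[gray!75] (2.7,2.4) rectangle (5.2,3.4);
\fill[gray!75] (5.4,0.8) rectangle (7.8,1.6);
\draw[dashed] (0.2,0.2) rectangle (2.5,1.6);
\draw[dashed] (2.7,2.2) rectangle (5.2,3.6);
\draw[dashed] (5.4,0.6) rectangle (7.8,1.8);
\fill[gray!30] (0.2,2.0) rectangle (1.2,3.0);
\fill[gray!30] (1.4,2.6) rectangle (2.5,3.7);
\fill[gray!30] (2.7,0.4) rectangle (4.1,1.6);
\fill[gray!30] (4.3,0.9) rectangle (5.2,1.9);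
\fill[gray!30] (5.4,2.3) rectangle (7.8,3.4);
\draw[thick] (3.4,0) -- (3.4,4);
\node[below] at (3.4,0) {$z$};
\end{tikzpicture}
\caption{Two layers in $U_s\times K$, drawn schematically with rectangular blocks. The blocks of one layer lie over disjoint open subsets of $U_s$, so the fiber over $z$ meets at most one block of each layer. The first layer (dark) is surrounded by an open set of slightly larger mass (dashed), and the second layer (light) is chosen outside that open set.}
\label{fig:layers}
\end{figure}

\begin{lemma}[Exhaustion]\label{lem:exh}
Let $s\in\mathcal T$ and let $D\subset Y$ be dense and open. There are $(s,D)$-layers $(\mathcal V_i,t_i)$, $i\in\omega$, such that $H_s\setminus\bigcup_i\widehat B_i$ is null over $U_s$, where $\widehat B_i=\bigcup_{V\in\mathcal V_i}\widehat H_{t_i(V)}$.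
\end{lemma}

\begin{proof}
It suffices to find, for each $\varepsilon>0$, countably many layers such that for residually many $z\in U_s$ the set $(H_s)_z\setminus\bigcup_i(\widehat B_i)_z$ has mass at most $\varepsilon$ for all $\mu\in F(z)$. The layers obtained for $\varepsilon=1,\frac12,\frac13,\dots$, listed in one sequence, then prove the lemma. Fix $\varepsilon$.

\emph{Construction.} We define sets $H_s=L_0\supset L_1\supset\cdots$ closed over $U_s$; $L_i$ is what is available at step $i$. Let $L_i$ be given. For nonempty open $V\subset U_s$ let $a_i(V)\in[0,1]$ be the supremum of $0$ and of all $\delta$ for which there is a $D$-good proper extension $t$ of $s$ with $U_t\subset V$, $H_t\subset L_i$, and $m_{H_t}\ge\delta$ for residually many points of $U_t$. If $V\subset V_0$, then $a_i(V)\le a_i(V_0)$. Call $V$ \emph{exhausted} if $a_i(V)=0$, and \emph{served} if $a_i(V)>0$ and there is a $D$-good proper extension $t_i(V)$ of $s$ with $U_{t_i(V)}=V$, $H_{t_i(V)}\subset L_i$, and $m_{H_{t_i(V)}}\ge a_i(V)/2$ for residually many points of $V$.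

Every nonempty open $V_0\subset U_s$ contains an exhausted or a served set. If $a_i(V_0)=0$, take $V_0$. Otherwise choose $t$ and $\delta>a_i(V_0)/2$ as in the definition of $a_i(V_0)$ and let $V=U_t$; then $a_i(V)\ge\delta>0$ and $\delta>a_i(V_0)/2\ge a_i(V)/2$, so $V$ is served by $t$. Let $\mathcal V_i^*$ be a maximal disjoint family of exhausted or served sets; its union $U^i$ is dense and open in $U_s$. Let $\mathcal V_i$ consist of the served members, so that $(\mathcal V_i,t_i)$ is a layer, and let $B_i=\bigcup_{V\in\mathcal V_i}H_{t_i(V)}\subset L_i$. The set $B_i$ is closed over $U^i$, because its part over each member of the open cover $\mathcal V_i^*$ of $U^i$ is a set $H_{t_i(V)}$ or empty. Lemma~\ref{lem:outer} gives an open $O_i\subset U^i\times K$ and a dense open $V^i\subset U^i$ with $B_i\cap(V^i\times K)\subset O_i$ and $m_{O_i}<m_{B_i}+\varepsilon2^{-i-1}$ for residually many points. Put $L_{i+1}=L_i\setminus O_i$. Finally let $L_\infty=\bigcap_iL_i=H_s\setminus\bigcup_iO_i$, which is closed over $U_s$.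

\emph{The set $L_\infty$ is null over $U_s$.} Suppose not. By Lemma~\ref{lem:inner} there is a nonempty open $U'\subset U_s$ such that $q=(U',L_\infty\cap(U'\times K))$ is a block, and it lies below the last term of $s$. By Lemma~\ref{lem:good} some $D$-good $t$ extends $s^{\frown}q$; then $H_t\subset L_\infty$. Since $H_t$ is not null over $U_t$, Lemma~\ref{lem:inner} gives a nonempty open $U''\subset U_t$ and $\delta>0$ with $m_{H_t}\ge\delta$ for residually many points of $U''$. Fix $i$ and let $V\in\mathcal V_i^*$ meet $U''$. The chain $t[V\cap U'']$ is a $D$-good proper extension of $s$ whose last block lies over a subset of $V$, is contained in $L_\infty\subset L_i$, and has mass at least $\delta$ residually. So $a_i(V)\ge\delta$, the set $V$ is served, and $m_{B_i}\ge\delta/2$ for residually many points of $V\cap U''$. The sets $V\cap U''$ are disjoint with dense union in $U''$, so by patching $m_{B_i}\ge\delta/2$ for residually many points of $U''$, for each $i$. On the other hand, for $z\in\bigcap_iV^i$ the sections $(B_i)_z$ are pairwise disjoint: $(B_i)_z\subset(O_i)_z$, while for $j>i$ the set $(B_j)_z\subset(L_{i+1})_z$ misses $(O_i)_z$. As $U''$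 is a nonempty Baire space, there is $z\in U''$ with $m_{B_i}(z)\ge\delta/2$ for all $i$ and $\sum_im_{B_i}(z)\le1$, a contradiction.

\emph{Conclusion.} For residually many $z\in U_s$ and all $\mu\in F(z)$ we have $\mu((L_\infty)_z)=0$ and $(B_i)_z\subset(O_i)_z$ for all $i$, so
\[
\mu\Big((H_s)_z\setminus\bigcup_i(B_i)_z\Big)\le\sum_i\mu\big((O_i)_z\setminus(B_i)_z\big)=\sum_i\big(m_{O_i}(z)-m_{B_i}(z)\big)\le\varepsilon .
\]
By Lemma~\ref{lem:core} for each $t_i(V)$ and patching over $\mathcal V_i$, the set $B_i\setminus\widehat B_i$ is null over $U_s$. So $B_i$ may be replaced by $\widehat B_i$ in the estimate.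
\end{proof}

\section{The tree of layers}\label{sec:tree}

We iterate the exhaustion along $\omega^{<\omega}$ as in Section~\ref{sec:one}. A node of the tree now carries a whole disjoint family of chains. The starting chain is arbitrary, because the construction is used twice: to prove that $Y$ is Baire, and then, once the hypothesis on $K$ may be applied to $Y$, to prove that $F$ is generically single-valued.

\begin{proposition}\label{prop:tree}
Let $s_*\in\mathcal T$, $U_*=U_{s_*}$, and let $D_n\subset Y$, $n\in\omega$, be dense and open. There are schemes $(C_\tau(z))_\tau$, $z\in U_*$, with kernels $B(z)$, and a residual set $R\subset U_*$ such that: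
\begin{enumerate}
\item[(a)] if $z\in U_*$, $b\in\omega^\omega$ and $\bigcap_nC_{b|n}(z)\ne\emptyset$, then $\bigcap_nC_{b|n}(z)\subset G_0(y)$ for some $y\in N(s_*)\cap\bigcap_nD_n$;
\item[(b)] if $z\in R$, then $\mu(B(z))=m_{H_{s_*}}(z)>0$ for all $\mu\in F(z)$;
\item[(c)] if $z\in R$, then all $\mu\in F(z)$ agree on finite intersections of sets $C_\tau(z)$.
\end{enumerate}
\end{proposition}

\begin{proof}
For $\tau\in\omega^{<\omega}$ we define a disjoint family $\mathcal W_\tau$ of nonempty open sets and a map $s_\tau\colon\mathcal W_\tau\to\mathcal T$ with $U_{s_\tau(W)}=W$. Put $\mathcal W_\emptyset=\{U_*\}$ and $s_\emptyset(U_*)=s_*$. Given $\mathcal W_\tau$ and $s_\tau$ with $\tau$ of length $n$, apply Lemma~\ref{lem:exh} to $s_\tau(W)$ and $D_n$ for each $W\in\mathcal W_\tau$, obtaining layers $(\mathcal V_i^W,t_i^W)$. Let $\mathcal W_{\tau^{\frown}i}=\bigcup_W\mathcal V_i^W$, which is disjoint because the members of $\mathcal V_i^W$ are subsets of $W$, and let $s_{\tau^{\frown}i}=t_i^W$ on $\mathcal V_i^W$. Put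
\[
W_\tau=\bigcup\mathcal W_\tau,\qquad A_\tau=\bigcup_{W\in\mathcal W_\tau}\widehat H_{s_\tau(W)},\qquad C_\tau(z)=(A_\tau)_z .
\]
The set $A_\tau$ is closed over $W_\tau$. The section $C_\tau(z)$ is $(\widehat H_{s_\tau(W)})_z$ if $z\in W\in\mathcal W_\tau$ and empty if $z\notin W_\tau$, so it is compact. If $z\in V\in\mathcal V_i^W$, then $z\in W$ and $t_i^W(V)$ extends $s_\tau(W)$, so $C_{\tau^{\frown}i}(z)\subset C_\tau(z)$. Thus $(C_\tau(z))_\tau$ is a scheme.

(a) Here $z\in W_{b|n}$ for all $n$. Let $W_n$ be the member of $\mathcal W_{b|n}$ that contains $z$, and $s_n=s_{b|n}(W_n)$. The set $W_{n+1}$ belongs to $\mathcal V_{b(n)}^W$ for some $W\in\mathcal W_{b|n}$, and $z\in W_{n+1}\subset W$ forces $W=W_n$. So $s_{n+1}$ is a $D_n$-good proper extension of $s_n$, and the union of the chains $s_n$ is an infinite sequence $(q_k)$. Since $z\in U_{s_n}$ for all $n$, the point $y=(z,(q_k))$ lies in $Y$, in $N(s_0)=N(s_*)$, and in $N(s_{n+1})\subset D_n$. The sets $C_{b|n}(z)=(\widehat H_{s_n})_z$ form a subsequence of the decreasing sequence in Lemma~\ref{lem:shrink}, so their intersection is contained in $G_0(y)$.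

(b), (c) We impose countably many requirements on $z$, each of which holds for residually many $z\in U_*$, and let $R$ be the intersection of the corresponding residual sets. First, for each $\tau$ the set $A_\tau\setminus\bigcup_iA_{\tau^{\frown}i}$ is null over $U_*$: over $W\in\mathcal W_\tau$ it is contained in $H_{s_\tau(W)}$ minus the union of the cores of the layers chosen for $W$, which is null over $W$ by Lemma~\ref{lem:exh}; outside $W_\tau$ its sections are empty; now patch. Second, $\mu(C_\emptyset(z))=m_{H_{s_*}}(z)>0$ for all $\mu\in F(z)$ and residually many $z$, by Lemma~\ref{lem:core} and the definition of a block. Together these give (b). Third, for a finite nonempty $T\subset\omega^{<\omega}$ the set $\bigcap_{\tau\in T}A_\tau$ is closed over the open set $\bigcap_{\tau\in T}W_\tau$, where Lemma~\ref{lem:mass} applies, and its sections are empty outside this open set. By Lemma~\ref{lem:patch} its mass is defined for residually many $z\in U_*$, which gives (c).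
\end{proof}

\begin{corollary}\label{cor:baire}
The space $Y$ is Baire. If $Z$ is metrizable, or completely metrizable, then so is $Y$. Hence $Z\in\mathcal C$ implies $Y\in\mathcal C$.
\end{corollary}

\begin{proof}
Let $D_n\subset Y$ be dense open and $N(s,O)$ a basic open set. Apply Proposition~\ref{prop:tree} with $s_*=s[O]$. Since $O$ is a nonempty Baire space, there is $z\in R$. By (b), $B(z)\neq\emptyset$, so by Lemma~\ref{lem:scheme}(a) some $\bigcap_nC_{b|n}(z)$ is nonempty, and (a) gives a point of $N(s,O)\cap\bigcap_nD_n$.

Let $Z$ be metrizable. Then $Z\times Q^\omega$ is metrizable, and completely metrizable if $Z$ is. The conditions $q_0=q_*$ and $q_{n+1}\le q_n$ define a closed set, which is a $G_\delta$, and for each $n$ the condition $z\in U_{q_n}$ defines an open set, the union over $q\in Q$ of $U_q\times\{q_n=q\}$. So $Y$ is a $G_\delta$ subset of $Z\times Q^\omega$, and a $G_\delta$ subset of a completely metrizable space is completely metrizable.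
\end{proof}

For Theorem~\ref{thm:wa} only completely metrizable $Z$ are needed, and for these the second paragraph of the proof suffices.

\begin{theorem}\label{thm:PK}
If $K\in\mathcal S_{\mathcal C}$ is compact and nonempty, then $P(K)\in\mathcal S_{\mathcal C}$.
\end{theorem}

\begin{proof}
Let $Z\in\mathcal C$ be nonempty and $F\colon Z\to2^{P(K)}$ minimal usco. By Corollary~\ref{cor:baire}, $Y\in\mathcal C$. Since $K\in\mathcal S_{\mathcal C}$ and $G_0\colon Y\to2^K$ is minimal usco, there are dense open sets $D_n\subset Y$ such that $G_0$ is single-valued on $\bigcap_nD_n$; this is the only use of the hypothesis on $K$ and of the minimality of $G_0$. Apply Proposition~\ref{prop:tree} with $s_*=(q_*)$, so that $U_*=Z$ and $m_{H_{s_*}}=1$. Let $z\in R$. By (a) the scheme $(C_\tau(z))_\tau$ is shrinking, by (b) its kernel has mass $1$ for every $\mu\in F(z)$, and by (c) and Lemma~\ref{lem:scheme}(c) any two members of $F(z)$ are equal. So $F$ is single-valued on the residual set $R$.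
\end{proof}

\section{Proofs of the main theorems}\label{sec:final}

For a Banach space $V$ let $\mathbb B_{V^*}$ be the closed unit ball of $V^*$. The space $(V^*,w^*)$ is the union of the $w^*$-closed sets $n\mathbb B_{V^*}$, so by Proposition~\ref{prop:perm}(e) it belongs to $\mathcal S_{\mathcal C}$ as soon as all $(n\mathbb B_{V^*},w^*)$, $n\in\mathbb N$, do.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
The map $x\mapsto\delta_x$ is continuous and injective on the compact space $K$, so it embeds $K$ in $P(K)$, and $P(K)$ is a subspace of $(C(K)^*,w^*)$. Proposition~\ref{prop:perm}(a) gives the implications from right to left, and Theorem~\ref{thm:PK} gives $K\in\mathcal S_{\mathcal C}\Rightarrow P(K)\in\mathcal S_{\mathcal C}$. Let $P(K)\in\mathcal S_{\mathcal C}$. By the Jordan decomposition, a signed measure of norm at most $n$ is the difference of two positive measures of norm at most $n$, so it has the form $a\mu-b\nu$ with $\mu,\nu\in P(K)$ and $a,b\in[0,n]$. Thus $n\mathbb B_{C(K)^*}$ is contained in the image of the compact space $P(K)\times P(K)\times[0,n]^2$ under the $w^*$-continuous map $(\mu,\nu,a,b)\mapsto a\mu-b\nu$. By parts (b), (c), (d)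 and (a) of Proposition~\ref{prop:perm}, $n\mathbb B_{C(K)^*}\in\mathcal S_{\mathcal C}$ for all $n$, hence $(C(K)^*,w^*)\in\mathcal S_{\mathcal C}$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:wa}]
If $K=\emptyset$, then $C(K)=\{0\}$ and there is nothing to prove. Otherwise $K\in\mathcal S_{\mathrm{cm}}$ gives $(C(K)^*,w^*)\in\mathcal S_{\mathrm{cm}}$ by Theorem~\ref{thm:main}, and Proposition~\ref{prop:dualwa} applies.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(1)]
Let $E$ be the ambient space, $M=\overline{\operatorname{conv}}\,L$, and assume $L\ne\emptyset$. A point $x\in M$ is a \emph{barycenter} of $\mu\in P(L)$ if $f(x)=\int_Lf\,d\mu$ for all $f\in E^*$. By \cite[Section~1]{Phelps}, each $\mu$ has a unique barycenter in $M$ and the barycenter map $P(L)\to M$ is continuous and onto; the part of this that we need can be seen directly. The set $\Delta$ of pairs $(\mu,x)\in P(L)\times M$ with $x$ a barycenter of $\mu$ is closed, hence compact. Its projection to $P(L)$ is injective, since $E^*$ separates the points of $E$, so $\Delta$ is homeomorphic to a subspace of $P(L)$, and $\Delta\in\mathcal S_{\mathcal C}$ by Theorem~\ref{thm:main}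 and Proposition~\ref{prop:perm}(a). Its projection to $M$ is compact and contains $\operatorname{conv}L$, because $\sum_jt_jx_j$ is a barycenter of $\sum_jt_j\delta_{x_j}$; so it is all of $M$. Proposition~\ref{prop:perm}(d) gives $M\in\mathcal S_{\mathcal C}$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(2)]
Assume $V\ne\{0\}$, so that $L\ne\emptyset$. Define $T\colon V\to C(L)$ by $(Tv)(v^*)=\langle v^*,v\rangle$. The $w^*$-compact set $L$ is norm bounded by the uniform boundedness principle, so $T$ is bounded, and $\|Tv\|\ge c\|v\|$ by hypothesis. For $v^*\in n\mathbb B_{V^*}$ the functional $Tv\mapsto\langle v^*,v\rangle$ on $T(V)$ has norm at most $n/c$, and a Hahn--Banach extension $\lambda\in C(L)^*$ of it satisfies $T^*\lambda=v^*$. Hence $n\mathbb B_{V^*}\subset T^*\big((n/c)\mathbb B_{C(L)^*}\big)$. The ball $(n/c)\mathbb B_{C(L)^*}$ is $w^*$-compact and belongs to $\mathcal S_{\mathcal C}$ by Theorem~\ref{thm:main} and Proposition~\ref{prop:perm}(a), and $T^*$ is $w^*$-$w^*$ continuous. By parts (d) and (a) of Proposition~\ref{prop:perm}, $n\mathbb B_{V^*}\in\mathcal S_{\mathcal C}$ for all $n$, so $(V^*,w^*)\in\mathcal S_{\mathcal C}\subset\mathcal S_{\mathrm{cm}}$.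 Proposition~\ref{prop:dualwa} shows that $V$ is weak Asplund.
\end{proof}

Part (3) of Theorem~\ref{thm:more} was proved in Section~\ref{sec:one}.

\begin{thebibliography}{9}
\bibitem{Phelps} Phelps, \emph{Lectures on Choquet's Theorem}.
\end{thebibliography}
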